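# Right Noetherian semigroup algebras and finite generation

## 1. Two monoids that need infinitely many generators

Start with the commutative monoid of monomials
$$S=\{1\}\cup\{x^ay^b : a\ge 1,\ b\ge 0\}.$$
A product of two elements different from $1$ has $x$-exponent at least $2$. So no $xy^b$ is a product of other elements, every $xy^b$ must occur in every generating set, and $S$ is not finitely generated. Now let $K$ be a field and look at the ideals
$$I_n=\sum_{b\le n}xy^bK[S]$$
of the semigroup algebra. The ideal $I_n$ is spanned by the monomials in $\bigcup_{b\le n} xy^bS$. Such a monomial is either one of $x,xy,\dots,xy^n$ or has $x$-exponent at least $2$. Hence $xy^{n+1}\notin I_n$, the chain $I_0\subsetneq I_1\subsetneq\cdots$ is strict, and $K[S]$ is not Noetherian.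

Here is a second example of a different kind. Let $S$ be the group $\{t^q: q\in\mathbb Z[1/2]\}$. Finitely many elements have a common denominator, so they lie in one of the cyclic subgroups $H_n=\langle t^{1/2^n}\rangle$, and $S$ is not finitely generated. There are no irreducible elements to exploit; instead we use subgroups. Put $I_n=\sum_{h\in H_n}(1-h)K[S]$. The linear map $K[S]\to K[S/H_n]$ that sends each element of $S$ to its coset kills every $(1-h)s$ with $h\in H_n$, hence kills $I_n$. But it sends $1-t^{1/2^{n+1}}$ to a difference of two distinct basis elements. So again $I_0\subsetneq I_1\subsetneq\cdots$.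

In both examples the failure of finite generation produced an infinite strictly ascending chain of ideals, by two different mechanisms. Must it always do so?

**Conventions.** Let $K$ be a division ring and $S$ a semigroup. The ring $K[S]$ has $K$-basis $S$, with multiplication extended from $S$, elements of $K$ commuting with elements of $S$. For $X\subseteq S$ the span of $X$ over $K$ is the same from the left and from the right. A ring, possibly without $1$, is *right Noetherian* if its right ideals satisfy the ascending chain condition (ACC). For a ring with $1$ this says that every right ideal is finitely generated, and that a right ideal generated by a set $Z$ is already generated by a finite subset of $Z$.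

**Theorem 1.** *Let $K$ be a division ring and $S$ a semigroup. If $K[S]$ is right Noetherian, then $S$ is finitely generated.*

The question was posed for fields $K$, and Theorem 1 answers it: yes, for every field $K$ and every semigroup $S$. The source of the question records as known the case in which $K[S]$ also satisfies a polynomial identity. Section 10 treats arbitrary nonzero coefficient rings with $1$.

The converse of Theorem 1 fails. For the free monoid $S$ on $x,y$, the right ideals $\sum_{i\le n}x^iyK[S]$ are spanned by the words that begin with $x^iy$ for some $i\le n$. The word $x^{n+1}y$ is not one of them, so the chain is strict and $K[S]$ is not right Noetherian.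

## 2. Counting with $A/sA$ when nothing is killed

Let us try the theorem under strong extra assumptions. Let $S$ be a left cancellative monoid ($st=st'$ implies $t=t'$), let $A=K[S]$ be right Noetherian, and suppose that the right module $A/sA$ has finite length $\lambda(s)$ for every $s\in S$. Then $S$ is finitely generated, as follows.

Left multiplication by $s$ is injective on the basis $S$ of $A$, hence an injective right module map $A\to A$. It carries the pair $A\supseteq tA$ to the pair $sA\supseteq stA$. From $A\supseteq sA\supseteq stA$ we get
$$\lambda(st)=\lambda(s)+\lambda(t).$$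
Let $U=\{s:\lambda(s)=0\}$. If $sA=A$, then, since $sA$ has basis $sS$, we have $sS=S$. So $st=1$ for some $t$, then $s(ts)=s\cdot 1$, and $ts=1$. Conversely units lie in $U$. So $U$ is the group of units.

The elements outside $U$ are handled by peeling. Let $Z=S\setminus U$. The right ideal $\sum_{z\in Z}zA$ equals $\sum_{z\in Z_0}zA$ for a finite $Z_0\subseteq Z$. This is spanned by $Z_0S$, so $Z\subseteq Z_0S$. Each $s\in Z$ is $s=zt$ with $z\in Z_0$, and $\lambda(t)=\lambda(s)-\lambda(z)<\lambda(s)$. By induction on $\lambda$, $S=\langle Z_0\cup U\rangle$.

The group $U$ is handled by subgroups. For a subgroup $H\le U$ put $\omega(H)=\sum_{h\in H}(1-h)A$. The linear map from $A$ to the space with basis the classes $Hs$ ($s\in S$) kills $\omega(H)$. So $1-u\in\omega(H)$ iff $u\in H$, and $H\mapsto\omega(H)$ is strictly increasing. Hence $U$ has ACC on subgroups and is finitely generated.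

This works for $S=\{x^n\}$, where $\lambda(x^n)=n$. It breaks already for $S=\{x^ay^b: a,b\ge0\}$, because $K[x,y]/(x)\cong K[y]$ has infinite length. Let us note exactly what is lost when lengths are not available. From $s=zt$ we get $Ss\subseteq St$: peeling from the left makes *left* ideals grow, and no chain condition on left ideals is assumed. The right Noetherian hypothesis alone does not stop the peeling. In $\{x^ay^b:a\ge0,\ b\in\mathbb Z\}$ the finite set $\{y\}$ satisfies $S=yS$, and the peeling $x=y(y^{-1}x)=y^2(y^{-2}x)=\cdots$ never ends. We need a numerical invariant that drops. There are three obstacles.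

1. The modules $A/sA$ have infinite length. We shall measure them by Krull dimension, and count only the part of the top dimension $\gamma$. This count is defined for modules of dimension at most $\gamma$ and vanishes on modules of dimension less than $\gamma$. So it is useful only if $\gamma$ is the *largest* dimension that occurs and really occurs. A set of ordinals need not have a largest element; that this one does is the heart of the proof (Section 7).
2. Left multiplication by $s$ need not be injective. We shall embed $S$ in a matrix ring over a division ring and work with elements of minimal rank.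
3. The elements on which the count vanishes need not form a group. We shall work in a minimal counterexample, where large parts of $S$ are finitely generated for free.

## 3. Krull dimension and the additive length in the top dimension

**Definition (Krull dimension).** For right modules put $\operatorname{Kdim}0=-1$. For an ordinal $\gamma\ge0$, recursively, $\operatorname{Kdim}N=\gamma$ if $\operatorname{Kdim}N<\gamma$ does not hold and in each descending chain $N_0\supseteq N_1\supseteq\cdots$ of submodules of $N$ all but finitely many factors $N_i/N_{i+1}$ have $\operatorname{Kdim}<\gamma$.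

We use two standard facts (McConnell–Robson, *Noncommutative Noetherian Rings*, 6.2.3, 6.2.4): every Noetherian module has a Krull dimension, and for $N'\subseteq N$
$$\operatorname{Kdim}N=\max(\operatorname{Kdim}N',\operatorname{Kdim}N/N').\tag{3.1}$$
In particular the dimension of a subquotient of $N$ is at most that of $N$.

**Definition (critical module).** For an ordinal $\gamma\ge0$, a module $L$ is *$\gamma$-critical* if $\operatorname{Kdim}L=\gamma$ and $\operatorname{Kdim}L/L'<\gamma$ for all $0\ne L'\subseteq L$.

**Example.** $\operatorname{Kdim}N=0$ means that $N$ is nonzero and Artinian, and $0$-critical means simple. Let $K$ be a field. The module $K[y]$ over itself is not Artinian, since $(y)\supsetneq(y^2)\supsetneq\cdots$. Its quotients by nonzero ideals are finite-dimensional over $K$, so in a chain of ideals every factor $I/I'$ with $I'\neq0$ has dimension at most $0$, and at most one nonzero factor has $I'=0$. Hence $\operatorname{Kdim}K[y]=1$ and $K[y]$ is $1$-critical.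

**Lemma 1.** *Let $\gamma\ge0$ be an ordinal. On Noetherian modules of $\operatorname{Kdim}\le\gamma$ there is a function $\ell_\gamma$ with values in $\{0,1,2,\dots\}$, additive on short exact sequences, with $\ell_\gamma(N)\ge1$ iff $\operatorname{Kdim}N=\gamma$.*

The function counts critical factors in a series, just as length counts simple factors. Call a finite series of submodules $0=N_0\subseteq\cdots\subseteq N_m=N$ *good* if each factor has $\operatorname{Kdim}<\gamma$ or is $\gamma$-critical.

**Step 3.1: good series exist.** This makes the count possible. First, every $N\neq0$ with $\operatorname{Kdim}N\le\gamma$ has a nonzero submodule that is $\gamma$-critical or of $\operatorname{Kdim}<\gamma$. Suppose not. Then every nonzero submodule of $N$ has dimension exactly $\gamma$ and is not critical. So, starting from $L_0=N$, we find successively nonzero submodules $L_{i+1}\subsetneq L_i$ with $\operatorname{Kdim}L_i/L_{i+1}=\gamma$. The infinite chain $L_0\supset L_1\supset\cdots$ contradicts $\operatorname{Kdim}N=\gamma$. Now put $N_0=0$ and, while $N_i\ne N$, apply this to $N/N_i$ to choose $N_{i+1}\supsetneq N_i$ with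 $N_{i+1}/N_i$ $\gamma$-critical or of $\operatorname{Kdim}<\gamma$. Since $N$ is Noetherian, this stops, with $N_i=N$.

**Step 3.2: refining does not change the count.** Let $L$ be $\gamma$-critical and $0=L_0\subsetneq L_1\subsetneq\dots\subsetneq L_k=L$. We claim that $L_1$ is $\gamma$-critical and the other factors have $\operatorname{Kdim}<\gamma$. This is clear if $L_1=L$. Otherwise $\operatorname{Kdim}L/L_1<\gamma$, so $\operatorname{Kdim}L_1=\gamma$ by (3.1). For $0\ne L'\subseteq L_1$ we have $L_1/L'\subseteq L/L'$, which has $\operatorname{Kdim}<\gamma$; so $L_1$ is $\gamma$-critical. The other factors are subquotients of $L/L_1$, hence have $\operatorname{Kdim}<\gamma$. Also, refining a factor of $\operatorname{Kdim}<\gamma$ gives only factors of $\operatorname{Kdim}<\gamma$. So a refinement of a good series, with zero factors omitted, is good and has the same number of $\gamma$-critical factors.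

**Step 3.3: the definition of $\ell_\gamma$ and its properties.** By Schreier's refinement theorem any two good series of $N$ have refinements whose factors are pairwise isomorphic. By Step 3.2 the number of $\gamma$-critical factors depends only on $N$; call it $\ell_\gamma(N)$. Good series of $N'$ and of $N/N'$ concatenate to one of $N$, so $\ell_\gamma$ is additive. By (3.1), $\operatorname{Kdim}N$ is the maximum of the dimensions of the factors of a good series (and $-1$ if $N=0$), so it is $\gamma$ iff there is a $\gamma$-critical factor. $\square$

**Example.** Let $A=K[x,y]$ with $K$ a field. Multiplying by one variable at a time gives a series of $A/x^ay^bA$ with $a$ factors isomorphic to $A/xA\cong K[y]$ and $b$ factors isomorphic to $A/yA\cong K[x]$, all $1$-critical. So $\ell_1(A/x^ay^bA)=a+b$. The invariant that failed to be finite in Section 2 has become the total degree.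

## 4. A minimal counterexample inside a prime ring

From here to the end of Section 9 we assume that Theorem 1 fails, and work toward a contradiction.

**Step 4.1: we may assume that there is an identity.** Let $S^1=S\cup\{1\}$ if $S$ has no identity, and $S^1=S$ otherwise. Then $S$ is finitely generated iff $S^1$ is: if $S$ has no identity, a nonempty product of elements of $S$ lies in $S$, so a generating set of $S^1$ without $1$ generates $S$; the rest is clear. We check that $K[S^1]$ is again right Noetherian. Let $L_1\subseteq L_2\subseteq\cdots$ be right ideals of $K[S^1]$. The right ideals $L_i\cap K[S]$ of $K[S]$ stabilize. So do the images of the $L_i$ in $K[S^1]/K[S]$, which is $0$ or $K$. If $L\subseteq L'$ have the same intersection with $K[S]$ and the same image, then $L=L'$: for $f'\in L'$ choose $f\in L$ with the same image, and then $f'-f\in L'\cap K[S]=L\cap K[S]$. Hence the $L_i$ stabilize. From now on we consider only monoids, and $\langle X\rangle$ denotes the submonoid generated by $X$.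

**Step 4.2: a minimal counterexample.** The aim is to make all proper images finitely generated. Suppose the theorem fails for a monoid $S_0$. For a congruence $\rho$ on $S_0$ consider the ideal $\ker(K[S_0]\to K[S_0/\rho])$. It contains $s-t$ iff $(s,t)\in\rho$, so it grows strictly with $\rho$, and $S_0$ has ACC on congruences. Choose $\rho$ maximal such that $S_0/\rho$ is not finitely generated (equality is a candidate) and put $S=S_0/\rho$. Since $K[S]$ is an image of $K[S_0]$, we have the following.

(M) $K[S]$ is right Noetherian, $S$ is not finitely generated, and every proper homomorphic image of $S$ (the quotient by a congruence other than equality) is finitely generated.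

**Step 4.3: a prime ideal that does not collapse $S$.** We want to see $S$ inside a prime ring. Say that a ring containing an image of $K$ is *f.g. over $K$* if it is generated as a ring by that image and finitely many elements. The ring $K[S]$ is not f.g. over $K$: otherwise the supports of the finitely many generators generate a finitely generated submonoid $T$ with $K[T]=K[S]$, so $T=S$.

**Lemma 2.** *There is a prime ideal $P$ of $K[S]$ such that the map $S\to R:=K[S]/P$ is injective.*

*Proof.* By ACC let $P$ be maximal among the ideals with $K[S]/P$ not f.g. over $K$; the ideal $0$ is one of them. Clearly $P\ne K[S]$. To see that $P$ is prime it suffices to exclude ideals $I_1,I_2\supsetneq P$ with $I_1I_2\subseteq P$ (replace arbitrary ideals $I_i$ by $I_i+P$). Given such ideals, both $K[S]/I_i$ are f.g. over $K$. Let $B$ be the subring generated by $K$, by finitely many elements that generate $K[S]$ over $K$ modulo $I_1$ and modulo $I_2$, and by a finite set $X_1$ with $I_1=\sum_{x\in X_1}xK[S]$. Then $K[S]=B+I_1=B+I_2$, and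
$$I_1=\sum_{x\in X_1}x(B+I_2)\subseteq B+I_1I_2\subseteq B+P.$$
So $K[S]=B+I_1=B+P$, and $K[S]/P$ is f.g. over $K$, a contradiction. Hence $P$ is prime. Finally, the image $\bar S$ of $S$ in $R$ spans $R$ over $K$. If $S\to\bar S$ were not injective, $\bar S$ would be finitely generated by (M), and $R$ would be f.g. over $K$, a contradiction. $\square$

**Step 4.4: linear maps.** We now obtain a notion of rank. Identify $S$ with its image, so $S\subseteq R$, where $R$ is prime, right Noetherian, spanned over $K$ by $S$, and $S$ commutes with $K$. Recall Goldie's theorem: a prime right Noetherian ring $R$ lies in a ring $Q\cong M_n(D)$, with $D$ a division ring, $n\ge1$, in which the regular elements of $R$ are invertible and every element has the form $ac^{-1}$ with $a,c\in R$, $c$ regular. Write $Q=\operatorname{End}(V_D)$ with $V$ a nonzero right $D$-space of finite dimension, and put $\operatorname{rank}x=\dim xV$. The symbol $0$ denotes the zero of $R$; it may or may not lie in $S$. Note that $1\in S\setminus0$.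

**Lemma 3.** *(a) If $x,y\in S\setminus0$, then $xsy\ne0$ for some $s\in S$. (b) No ideal of $S$ consists of a single element $x\ne0$.*

*Proof.* (a) Since $R$ is prime, $xRy\neq0$. Since $R=\sum_{s\in S}Ks$ and $x$ commutes with $K$, some $xsy\neq0$. (b) Otherwise $sx=x=xs$ for all $s\in S$. So $x$ commutes with $S$ and $K$ and is a nonzero central idempotent of $R$. Then $xR(1-x)=Rx(1-x)=0$, so $x=1$ by primeness. Hence $s=sx=x$ for all $s$, and $S=\{1\}$ is finitely generated, a contradiction. $\square$

**Step 4.5: everything outside an ideal is cheap.** Recall that for an ideal $I$ of $S$ the *Rees quotient* $S/I$ identifies all elements of $I$ to one zero element and nothing else. For example, if $S=\{x^ay^b\}$ and $I=S\setminus\{1\}$, then $S/I=\{1,0\}$. For $Y\subseteq S\setminus0$ put $Y^*=Y\cup(S\cap\{0\})$. Then: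
$$\text{if } Y\neq\emptyset\text{ and } Y^*\text{ is an ideal of }S,\text{ then } S\setminus Y^*\subseteq\langle F\rangle\text{ for some finite }F\subseteq S.\tag{4.1}$$
Indeed $|Y^*|\ge2$ by Lemma 3(b), so $S/Y^*$ is a proper image of $S$ and is finitely generated by (M). Let $F$ consist of the generators lying outside $Y^*$. An element of $S\setminus Y^*$ is a nonzero element of $S/Y^*$, hence a product there of elements of $F$, and the same product formed in $S$ equals it.

So it remains to find a nonempty $Y$ with $Y^*$ an ideal such that $Y$ itself lies in a finitely generated submonoid.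

## 5. Elements of minimal rank and the modules they span

**Definition (the ring $A$).** Let $A=K[S]$ if $0\notin S$, and $A=K[S]/K0_S$ if $0\in S$, where $0_S$ is the basis element $0\in S$, a zero element of $S$. So $A$ is a right Noetherian ring with $1$, with $K$-basis $S\setminus0$, and its basis elements multiply as in $S\cup\{0\}$.

**Definition (minimal rank).** Let $r$ be the minimal rank of elements of $S\setminus0$, and $J=\{x\in S:\operatorname{rank}x=r\}$. For $x\in J$ and $s\in S$, each of $xs,sx$ has rank at most $r$, so it is $0$ or in $J$. Hence $J^*$ is an ideal of $S$.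

**Example.** The definitions make sense for any monoid $S$ that spans such a ring $R$. Take $K$ a field, $S=\{1,0,e_{11},e_{12},e_{21},e_{22}\}$ and $R=Q=M_2(K)$, $V=K^2$. Here $r=1$ and $J$ consists of the four matrix units. The ring $A$ has dimension $5$, and its natural map onto $R$ kills $1-e_{11}-e_{22}$. So $A$ is larger than $R$. We use $A$ for chain conditions, since $S\setminus0$ is a basis of it, and $R$ for ranks.

**Step 5.1: finitely many left factors suffice.** This is the peeling of Section 2.
$$\text{For }\emptyset\ne Z\subseteq J\text{ there is a finite }Z_0\subseteq Z\text{ with }Z\subseteq Z_0S.\tag{5.1}$$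
Indeed $\sum_{z\in Z}zA=\sum_{z\in Z_0}zA$ for some finite $Z_0\subseteq Z$, and the right side is spanned by the basis elements in $Z_0S\setminus0$. So every basis element $z\in Z$ lies in $Z_0S$.

**Step 5.2: only finitely many images.** If $x=zs$ with $x,z\in J$, then $xV\subseteq zV$ and the dimensions agree, so $xV=zV$. By (5.1) with $Z=J$, there are only finitely many images $X_1,\dots,X_p$ of elements of $J$. Put
$$J_i=\{x\in J:xV=X_i\},\qquad M_i=\operatorname{span}_KJ_i\subseteq A.$$
For $x\in J_i$ and $s\in S$, $xs$ is $0$ or in $J_i$. So $M_i$ is a right ideal of $A$, hence a Noetherian right $A$-module. In the example, $X_i=Ke_i$, $J_i=\{e_{i1},e_{i2}\}$, and $M_i=Ke_{i1}+Ke_{i2}$.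

**Step 5.3: left multiplication is zero or injective.** This is the substitute for cancellation. Let $s\in S$ and $y\in J_i$. Then $sX_i=syV$ and $sy$ is $0$ or in $J$. So $sX_i=0$, or $sX_i=X_j$ for some $j$. In the latter case $s:X_i\to X_j$ is bijective, since both spaces have dimension $r$. Then $y\mapsto sy$ is an injective map $J_i\to J_j$: if $sy=sy'$, then $s$ kills $(y-y')V\subseteq X_i$, so $y=y'$. An injective map of bases gives an injective linear map:
$$\text{if }sX_i=X_j,\text{ then }m\mapsto sm\text{ is an injective right }A\text{-module map }M_i\to M_j.\tag{5.2}$$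

**Step 5.4: moving between the $X_i$.**
$$\text{For all }i,j\text{ there is }h_{ji}\in J_j\text{ with }h_{ji}X_i=X_j.\tag{5.3}$$
Take $x\in J_j$, $y\in J_i$, choose $s$ with $xsy\ne0$ by Lemma 3(a), and put $h_{ji}=xs$. It is nonzero, so it lies in $J_j$. And $h_{ji}X_i=xsyV\subseteq X_j$ has dimension $r$, so it equals $X_j$.

**Step 5.5: groups acting on $J_j$ are visible in $M_j$.** This is the coset argument of Section 1, needed twice later. Let
$$C_j=\{c\in J_j:cX_j=X_j\},\qquad \hat c=c|_{X_j}\in GL(X_j)\ \text{ for } c\in C_j .$$
$C_j$ is nonempty by (5.3), and closed under multiplication: $cc'X_j=X_j\ne0$, so $cc'\in J$, with image $X_j$. For a subgroup $H\le GL(X_j)$ and $x\in J_j$, let $hx$ be the composite $V\to X_j\to X_j$ of $x$ and $h\in H$ (it need not lie in $S$), and put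
$$B_H=\operatorname{span}_K\{x-hx:\ x\in J_j,\ h\in H,\ hx\in J_j\}\subseteq M_j .$$

**Lemma 4.** *(a) $B_H$ is an $A$-submodule of $M_j$, and $H\subseteq H'$ implies $B_H\subseteq B_{H'}$. (b) If $c\in C_j$ and $w\in J_j$, then $w-cw\in B_H$ iff $\hat c\in H$.*

*Proof.* (a) For $s\in S$ we have $(hx)s=h(xs)$. As $h$ is injective, $xs$ and $h(xs)$ are both $0$ or both nonzero, and in the second case both are in $J_j$. So $(x-hx)s\in B_H$. Monotonicity is clear. (b) Note $cw=\hat cw\in J_j$, since $cwV=cX_j=X_j$. If $\hat c\in H$, then $w-cw\in B_H$ by definition. Conversely, let $y\sim y'$ iff $y'\in Hy$; this is an equivalence relation on $J_j$. The linear map from $M_j$ to the $K$-space with basis $J_j/{\sim}$ that sends each $y\in J_j$ to its class kills $B_H$. So if $w-cw\in B_H$, then $w\sim cw$, i.e. $cw=hw$ with $h\in H$. As $wV=X_j$, we get $\hat c=h\in H$. $\square$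

## 6. The dimension $\kappa(x)$ of $M_j/xA$

**Definition.** For $x\in J_j$ put $\kappa(x)=\operatorname{Kdim}(M_j/xA)$. If $s\in S$ and $sX_i=X_j$, put $\beta_i(s)=\operatorname{Kdim}(M_j/sM_i)$.

Here $xA\subseteq M_j$, and $sM_i\subseteq M_j$ by (5.2).

**Example.** Let $S=\{x^ay^b:a,b\ge0\}$ with $A=R=K[x,y]$, $K$ a field, and $V=D=K(x,y)$. Then $r=1$, $J=S$, $p=1$, $M_1=A$, and $\beta_1=\kappa$. By Section 3, $\kappa(1)=-1$ and $\kappa(x^ay^b)=1$ for $(a,b)\neq(0,0)$. For $\{x^ay^b:a\ge0,b\in\mathbb Z\}$, with $A=K[x,y^{\pm1}]$, one finds $\kappa(y^b)=-1$. If $a\ge1$, then $A/x^aA$ has $a$ factors $K[y^{\pm1}]$. These are $1$-critical by the argument given for $K[y]$, with the chain $(1+y)\supsetneq((1+y)^2)\supsetneq\cdots$. So $\kappa(x^ay^b)=1$, and the endless peeling of Section 2 used a factor $y$ with $\kappa(y)=-1$.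

Three rules govern $\kappa$.

First, if $x\in J$, $s\in S$ and $xs\neq0$, then
$$\kappa(xs)\ge\kappa(x).\tag{6.1}$$
Indeed $x,xs\in J_j$ for the same $j$, and $xsA\subseteq xA\subseteq M_j$, so $M_j/xA$ is an image of $M_j/xsA$.

Second, if $y\in J_i$ and $sX_i=X_j$, then $sy\in J_j$ and
$$\kappa(sy)=\max(\beta_i(s),\kappa(y)).\tag{6.2}$$
Indeed $M_j\supseteq sM_i\supseteq syA$, and $sM_i/syA\cong M_i/yA$ by (5.2); apply (3.1). If moreover $\gamma\ge0$ and $\kappa(sy)\le\gamma$, then additivity in Lemma 1 gives
$$\ell_\gamma(M_j/syA)=\ell_\gamma(M_j/sM_i)+\ell_\gamma(M_i/yA).\tag{6.3}$$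

Third, if $x\in J_j$ and $xX_i=X_j$, then
$$\beta_i(x)\ge\kappa(x),\tag{6.4}$$
because $xM_i\subseteq xA\subseteq M_j$.

## 7. The dimensions $\kappa(x)$ have a largest value

We now show that $\kappa$ attains a maximum on $J$. Suppose not, and let $\sigma$ be the supremum of the values. Then $\kappa(x)<\sigma$ for all $x\in J$, and for every $\delta<\sigma$ (ordinals, or $-1$) some $x\in J$ has $\kappa(x)>\delta$. The plan is to find a single $\delta<\sigma$ that bounds $\kappa$. Ordinals have no ascending chain condition, but submodules of $M_1$ do. So we encode each bound $\delta$ by a group acting on $X_1$, and that group by a submodule.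

**Step 7.1: $\beta$ on $C=C_1$.** We transfer the problem to $C$, where $\beta$ is multiplicative. Fix $w\in C$. For $c\in C$ put $\beta(c)=\beta_1(c)=\operatorname{Kdim}(M_1/cM_1)$. Since $cy=\hat cy$ for $y\in J_1$, $\beta(c)$ depends only on $\hat c$. From $M_1\supseteq cM_1\supseteq cc'M_1$ and $cM_1/cc'M_1\cong M_1/c'M_1$, which is (5.2),
$$\beta(cc')=\max(\beta(c),\beta(c')).\tag{7.1}$$
By (6.2), $\beta(c)\le\kappa(cw)<\sigma$. By (6.4), $\kappa(c)\le\beta(c)$.

**Step 7.2: the choice of $\delta$.** For $\delta<\sigma$ let $C(\delta)=\{c\in C:\beta(c)\le\delta\}$, which is closed under multiplication by (7.1). Let $G(\delta)\le GL(X_1)$ be the subgroup generated by all $\hat c$ with $c\in C(\delta)$. Both grow with $\delta$, so the submodules $B_{G(\delta)}$ of $M_1$ grow with $\delta$. As $M_1$ is Noetherian, one of them is maximal. Since $\beta(w)<\sigma$, we may increase the index if necessary and fix $\delta<\sigma$ with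
$$\delta\ge\beta(w)\quad\text{and}\quad B_{G(\delta')}=B_{G(\delta)}\ \text{ whenever } \delta\le\delta'<\sigma.$$
In particular $w\in C(\delta)$.

**Step 7.3: $\hat x\in G(\delta)$ for all $x\in C$.** So the group no longer grows. Let $\delta'=\max(\delta,\beta(x))<\sigma$. Then $\hat x\in G(\delta')$, so $w-xw\in B_{G(\delta')}=B_{G(\delta)}$, and Lemma 4(b) gives $\hat x\in G(\delta)$.

This alone does not bound $\beta(x)$: an element of $G(\delta)$ is a word in elements $\hat a$ and inverses $\hat b^{-1}$, and $\beta$ says nothing about inverses. If there is just one inverse, and it is on the right, we can multiply it away.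

**Step 7.4: $G(\delta)=\{\hat a\hat b^{-1}:a,b\in C(\delta)\}$.** First we prove a right Ore condition, again from the Noetherian hypothesis. Let $a,b\in C(\delta)$. Apply (5.1) to $Z=\{a^nbw:n\ge0\}\subseteq J_1$: there is a finite set $I$ of exponents with $Z\subseteq\bigcup_{i\in I}a^ibwS$. Choose $N>\max I$. Then there are $i\in I$, so $i<N$, and $s\in S$ with
$$a^Nbw=a^ibws.$$
Both $a^{N-i}bw$ and $bws$ have images in $X_1$, and $a^i$ is injective on $X_1$. So
$$a^{N-i}bw=bc\qquad\text{with }c=ws.$$
We check that $c\in C(\delta)$. The left side is nonzero, so $c\ne0$; hence $c=ws\in J$ with image $wV=X_1$, i.e. $c\in J_1$. The left side maps $X_1$ onto $X_1$, so $cX_1$ has dimension at least $r$. As it lies in $cV=X_1$, it equals $X_1$; hence $c\in C$. By (7.1), $\beta(c)\le\beta(bc)=\beta(a^{N-i}bw)\le\delta$. Put $u=a^{N-i-1}bw\in C(\delta)$. Then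
$$\hat a\hat u=\hat b\hat c,\qquad u,c\in C(\delta).\tag{7.2}$$

Now consider the set of all $\hat a\hat b^{-1}$ with $a,b\in C(\delta)$. Given $a,b,a',b'\in C(\delta)$, by (7.2) choose $u,v\in C(\delta)$ with $\hat b\hat u=\hat a'\hat v$. Then $\hat b^{-1}\hat a'=\hat u\hat v^{-1}$, and
$$\hat a\hat b^{-1}\hat a'\hat b'^{-1}=(\hat a\hat u)(\hat b'\hat v)^{-1}.$$
So the set is closed under products. It is closed under inverses, and it contains each $\hat a=(\hat a\hat w)\hat w^{-1}$. Hence it is a group containing the generators of $G(\delta)$ and contained in $G(\delta)$, so it equals $G(\delta)$.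

**Step 7.5: $\beta\le\delta$ on $C$.** Let $x\in C$. By Steps 7.3 and 7.4, $\hat x\hat b=\hat a$ with $a,b\in C(\delta)$. Since $\beta$ depends only on the restriction to $X_1$, (7.1) gives $\beta(x)\le\beta(xb)=\beta(a)\le\delta$.

**Step 7.6: back to $J$.** We carry the bound from $C$ to all of $J$. Let $x\in J_j$. By Lemma 3(a) pick $s$ with $xsw\neq0$, and put $y=h_{1j}xsw$. Since $xswV=X_j$ and $h_{1j}X_j=X_1$, we have $yV=X_1$, so $y\in J_1$. Since $wX_1=X_1=wV$, also $yX_1=yV=X_1$. So $y\in C$. Then
$$\kappa(x)\le\kappa(xsw)\le\kappa(y)\le\beta(y)\le\delta$$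
by (6.1), (6.2), (6.4) and Step 7.5. Thus $\kappa\le\delta<\sigma$ on $J$, contradicting that some $x\in J$ has $\kappa(x)>\delta$.

From now on let $\gamma=\max_{x\in J}\kappa(x)$. It is either an ordinal $\ge0$ or $-1$; both cases must be excluded.

## 8. Peeling when $\gamma\ge0$

**Step 8.1: the ideal of elements of top dimension.** We set up the use of (4.1). Let $Y=\{x\in J:\kappa(x)=\gamma\}\ne\emptyset$. Let $x\in Y$ and $s\in S$. If $xs\ne0$, then $\kappa(xs)\ge\gamma$ by (6.1). If $sx\ne0$, then $\kappa(sx)\ge\kappa(x)=\gamma$ by (6.2), because $x\in J_i$ with $sX_i=sxV\neq0$. By maximality of $\gamma$ both values equal $\gamma$. So $Y^*$ is an ideal of $S$. By (4.1), $S\setminus Y^*\subseteq\langle F\rangle$ with $F$ finite. By (5.1) there is a finite $Y_0\subseteq Y$ with $Y\subseteq Y_0S$. Let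
$$T=\langle F\cup Y_0\cup(S\cap\{0\})\rangle .$$

**Step 8.2: $Y\subseteq T$.** For $x\in Y\cap J_j$ put $\ell(x)=\ell_\gamma(M_j/xA)$, which is at least $1$ since $\kappa(x)=\gamma$. We use induction on $\ell(x)$. Write $x=zs$ with $z\in Y_0$ and $s\in S$. Then $s\neq0$ and $zV=xV=X_j$.

If $s\notin Y$, then $s\in S\setminus Y^*\subseteq\langle F\rangle$, so $x=zs\in T$.

If $s\in Y$, say $s\in J_i$, then $zX_i=zsV=X_j$. By (6.3), with $z$ and $s$ in the roles of $s$ and $y$,
$$\ell(x)=\ell_\gamma(M_j/zM_i)+\ell(s).$$
The first summand is positive. Indeed $\operatorname{Kdim}(M_j/zM_i)=\beta_i(z)\le\kappa(x)=\gamma$ by (6.2), and $\beta_i(z)\ge\kappa(z)=\gamma$ by (6.4). So $\ell_\gamma(M_j/zM_i)\ge1$ by Lemma 1, and $\ell(s)<\ell(x)$. By induction $s\in T$, so $x=zs\in T$.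

Hence $S=T$ is finitely generated, contradicting (M).

## 9. Groups inside $J$ when $\gamma=-1$

Now $\kappa\equiv-1$ on $J$, i.e. $xA=M_j$ for all $x\in J_j$. Nothing can be counted. This is the analogue of the group $U$ in Section 2. Let $\hat C_j=\{\hat c:c\in C_j\}\subseteq GL(X_j)$.

**Step 9.1: $\hat C_j$ is a group.** It is nonempty and closed under products by Step 5.5. Let $c\in C_j$. By (6.2), $\beta_j(c)\le\kappa(cc)=-1$, so $cM_j=M_j$. Now $cJ_j\subseteq J_j$ spans $cM_j=M_j$, which has basis $J_j$. So $cJ_j=J_j$. In particular $cy=c$ for some $y\in J_j$. For $x\in J_j$ we have $c(yx)=cx$. Both $yx$ and $x$ have images in $X_j$, on which $c$ is injective, so $yx=x$. As $xV=X_j$, this says that $y|_{X_j}=1$. So $e:=y\in C_j$ and $\hat e=1$. Next, $cz=e$ for some $z\in J_j$. Since $czX_j=eX_j=X_j$ and $zX_j\subseteq X_j$, the dimension shows $zX_j=X_j$. So $z\in C_j$ and $\hat c\hat z=1$, i.e. $\hat z=\hat c^{-1}$.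

**Step 9.2: $\hat C_j$ is finitely generated.** If $H\subsetneq H'$ are subgroups of $\hat C_j$, pick $c\in C_j$ with $\hat c\in H'\setminus H$ and any $w\in J_j$. By Lemma 4, $w-cw\in B_{H'}\setminus B_H$, and $B_H\subseteq B_{H'}$. So $H\mapsto B_H$ is strictly increasing into submodules of the Noetherian module $M_j$. Hence $\hat C_j$ has ACC on subgroups and is finitely generated as a group. Adding inverses, choose a finite $D_j\subseteq C_j$ such that $\{\hat d:d\in D_j\}$ generates $\hat C_j$ as a monoid.

**Step 9.3: a congruence that forgets these groups.** Its purpose is to split off the groups and use (M) on the rest. Define $x\approx y$ on $S$ iff $x=y$, or $x,y\in J$ with $xV=yV$ and $\ker x=\ker y$. This is an equivalence relation. Let $x\approx y$ in $J$ and $s\in S$.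

On the left: by Step 5.3, either $s(xV)=0$, and then $sx=sy=0$, or $s$ is injective on $xV=yV$. In the second case $sx,sy\in J$ have the same image $s(xV)$ and the same kernel $\ker x=\ker y$. On the right: $\ker xs=s^{-1}(\ker x)=s^{-1}(\ker y)=\ker ys$, so $xs=0$ iff $ys=0$. Otherwise $xs,ys\in J$ have images $xV=yV$. So $\approx$ is a congruence.

**Example.** For $S=\{1,0,e_{11},e_{12},e_{21},e_{22}\}$ all four pairs (image, kernel) are different and $\approx$ is equality. If $K=\mathbb Q$ and we replace the $e_{ij}$ by all $2^ne_{ij}$, $n\in\mathbb Z$, then $\hat C_1=\{2^n\}$ and $2^ne_{ij}\approx e_{ij}$.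

**Step 9.4: $\approx$ is not equality.** We generate $S$ modulo $\approx$ and then add the groups. By (M) there is a finite $F'\subseteq S$ such that every element of $S$ is $\approx$-equivalent to an element of $\langle F'\rangle$. Elements outside $J$ are alone in their classes, so $S\setminus J\subseteq\langle F'\rangle$. Let $x\in J_j$ and pick $y\in\langle F'\rangle$ with $y\approx x$. Then $y\in J_j$ and, as the kernels agree, $x=hy$ with $h\in GL(X_j)$. We claim that $h\in\hat C_j$.

Some $X_l$ has $xX_l\ne0$: take $y'\in J$, by Lemma 3(a) choose $s$ with $xsy'\neq0$, and let $X_l=sy'V$. By Step 5.3, $x$ is injective on $X_l$, and so is $y$, which has the same kernel. Both images lie in $X_j$ and have dimension $r$, so $xX_l=X_j=yX_l$. Let $u=h_{lj}$, so $uX_j=X_l$. Then $xuX_j=X_j=yuX_j$, so $xu,yu\in C_j$. From $x=hy$ we get $\widehat{xu}=h\,\widehat{yu}$. As $\hat C_j$ is a group, $h\in\hat C_j$.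

So $h=\hat d_1\cdots\hat d_k$ with $d_i\in D_j$, $k\ge0$. As $y$ has image $X_j$, $x=hy=d_1\cdots d_ky$. Therefore $S=\langle F'\cup D_1\cup\dots\cup D_p\rangle$ is finitely generated, contradicting (M).

**Step 9.5: $\approx$ is equality.** Then $J$ is finite, as we now show. Let $c\in C_j$. Then $c$ and $c^2$ both lie in $C_j$, so they have the same image $X_j$. Also $\ker c\subseteq\ker c^2$, with equal dimensions. So $c^2\approx c$, hence $c^2=c$, and $\hat c$, being idempotent and invertible, is $1$.

Let $x,y\in J_j$ be both nonzero on $X_l$, and let $u=h_{lj}$. By Step 5.3 both map $X_l$ onto $X_j$, so $xu,yu\in C_j$, and both restrict to $1$ on $X_j$. Hence $x=y$ on $uX_j=X_l$. So the restriction of $x\in J_j$ to $\sum_lX_l$ is determined by the set $\{l:xX_l\neq0\}$. If $x,y\in J_j$ agree on all $X_l$, then $(x-y)J=0$. Since $x-y$ commutes with $K$, it left-annihilates $\operatorname{span}_KJ\subseteq R$, which is a nonzero ideal of $R$ because $J^*$ is an ideal of $S$. As $R$ is prime, $x=y$. So an element of $J$ is determined by $j$ and a subset of $\{1,\dots,p\}$, and $|J|\le p2^p$.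

By (4.1) with $Y=J$, $S\setminus J^*\subseteq\langle F\rangle$ with $F$ finite. So $S=\langle F\cup J^*\rangle$ is finitely generated, contradicting (M).

Both $\gamma\ge0$ and $\gamma=-1$ are impossible. This proves Theorem 1. $\blacksquare$

## 10. Other coefficient rings, derived semigroups, and two-sided ideals

**Theorem 2.** *Let $k\neq0$ be any ring with $1$ and $S$ a semigroup. If $k[S]$ is right Noetherian (or left Noetherian), then $S$ is finitely generated.*

As before, elements of $k$ commute with elements of $S$.

**Step 10.1: from $k$ to a simple ring.** The left case follows from the right case, since $k[S]^{op}\cong k^{op}[S^{op}]$. Let $k[S]$ be right Noetherian. Its image $k$ under the augmentation $s\mapsto1$ is right Noetherian. Let $\mathfrak m$ be a maximal ideal of $k$ and $\bar k=k/\mathfrak m$, a simple, hence prime, right Noetherian ring. Then $\bar k[S]$, an image of $k[S]$, is right Noetherian. So is $\Lambda=\bar k[S^1]$, by the argument of Step 4.1, because $\bar k[S^1]/\bar k[S]$ is $0$ or $\bar k$, and $\bar k$ is right Noetherian.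

**Step 10.2: from the simple ring to a division ring.** By Goldie's theorem $\bar k$ has a right quotient ring $Q=M_n(D)$ with $D$ a division ring. Recall that finitely many elements of $Q$ have a common denominator: for $q_1,\dots,q_m\in Q$ there is a regular $c\in\bar k$ with all $q_ic\in\bar k$. Let $\Lambda'=Q[S^1]\supseteq\Lambda$. For $f\in\Lambda'$ choose a common denominator $c$ of its coefficients; as $c$ commutes with $S^1$, $fc\in\Lambda$. So if $L$ is a right ideal of $\Lambda'$ and $f\in L$, then $fc\in L\cap\Lambda$ and $f=(fc)c^{-1}$. Hence $L=(L\cap\Lambda)\Lambda'$, and ACC on right ideals passes from $\Lambda$ to $\Lambda'$.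

Now $\Lambda'=M_n(D)[S^1]\cong M_n(D[S^1])$. If $E$ is a ring with $1$ and $L$ a right ideal of $E$, the matrices with entries in $L$ form a right ideal of $M_n(E)$ that determines $L$. So $D[S^1]$ is right Noetherian. By Theorem 1, $S^1$ is finitely generated, hence so is $S$. $\blacksquare$

**Corollary.** *Let $K$ be a division ring and $K[S]$ right Noetherian. Then the following are finitely generated: every homomorphic image of $S$; $eSe$ for every idempotent $e\in S$; $S\setminus I$ for every ideal $I\ne S$ of $S$ whose complement is a subsemigroup; and, if $S$ is a monoid, its group of units.*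

*Proof.* In each case we show that the semigroup algebra is right Noetherian and apply Theorem 1.

For images, $K[S/\rho]$ is a quotient of $K[S]$.

For $eSe$ we have $K[eSe]=eK[S]e$. Let $L$ be a right ideal of $eK[S]e$. We claim $L=LK[S]\cap eK[S]e$. The inclusion from left to right holds since $l=le$ for $l\in L$. Conversely, if $t=\sum l_ia_i\in eK[S]e$ with $l_i\in L$ and $a_i\in K[S]$, then $t=te=\sum l_i(ea_ie)\in L$. So $L$ is recovered from the right ideal $LK[S]$ of $K[S]$, and ACC is inherited.

For $S\setminus I$, the set $S\setminus I$ is a subsemigroup and $K[I]$ is an ideal, so $K[S\setminus I]\cong K[S]/K[I]$.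

For units, we first recall that $ab=1$ implies $ba=1$ in a right Noetherian ring $E$ with $1$. The right module map $\varphi:E\to E$, $x\mapsto ax$, is surjective, since $a(bx)=x$. Choose $n$ with $\ker\varphi^n=\ker\varphi^{n+1}$. If $\varphi(x)=0$, write $x=\varphi^n(y)$; then $\varphi^{n+1}(y)=0$, so $x=\varphi^n(y)=0$. So $\varphi$ is injective, and $a(ba-1)=0$ gives $ba=1$. Now let $S$ be a monoid and let $x,s\in S$ be such that $g=xs$ is a unit of $S$. Then $x(sg^{-1})=1$, so $(sg^{-1})x=1$, and $x$ is a unit of $S$; hence so is $s=x^{-1}g$. So the non-units of $S$ form an ideal (possibly empty) whose complement is the group of units. If it is empty, apply Theorem 1 to $S$; otherwise apply the previous case. $\square$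

**Two-sided chain conditions do not suffice.** In Theorem 1 the one-sided chain condition cannot be replaced by ACC on two-sided ideals. Let $S=\{e_{ij}:i,j\in\mathbb N\}\cup\{0\}$ be the semigroup of matrix units, $e_{ij}e_{kl}=\delta_{jk}e_{il}$. Finitely many $e_{ij}$ involve finitely many indices, and products introduce no new ones, so $S$ is not finitely generated. Let $z\in K[S]$ be the basis element $0\in S$, so $zs=sz=z$ for all $s\in S$. Then
$$(e_{ij}-z)(e_{kl}-z)=e_{ij}e_{kl}-z-z+z=\delta_{jk}(e_{il}-z),\qquad (e_{ij}-z)z=z(e_{ij}-z)=0,\qquad z^2=z .$$
As the $e_{ij}-z$ together with $z$ form a basis, $K[S]\cong M_\infty(K)\times K$, where $M_\infty(K)$ is the ring of matrices with finitely many nonzero entries.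

The ring $M_\infty(K)$ is simple: if a matrix $m$ has an entry $a=m_{ij}\ne0$, then $(a^{-1}e_{ki})\,m\,e_{jl}=e_{kl}$ for all $k,l$, so the ideal generated by $m$ is everything. It also has local units: each $m$ satisfies $fm=m$ for some $f=e_{11}+\dots+e_{nn}$ (indices starting from $1$). So if $I$ is an ideal of $M_\infty(K)\times K$ and $(m,b)\in I$, then $(f,0)(m,b)=(m,0)\in I$, and therefore also $(0,b)\in I$. Hence $I$ is a product of an ideal of $M_\infty(K)$ and an ideal of $K$, and $K[S]$ has only four two-sided ideals.
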